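# Equal widths in dimensions $2n-1$ and $2n$ for periodic convolution classes

## Antiperiodic functions and the signed maximum

All functions are real-valued and $2\pi$-periodic. Fix $n\ge 1$, put $x_j=j\pi/n$ for $0\le j\le 2n-1$ (indices mod $2n$), and let
$$\sigma(x)=h_n(x)=\operatorname{sgn}(\sin nx).$$
So $\sigma=(-1)^j$ on the arc $(x_j,x_{j+1})$. Let $S$ be the operator
$$(S\varphi)(x)=-\varphi(x+\pi/n).$$
Then $S^{2n}=\mathrm{id}$. We call $\varphi$ *antiperiodic* if $S\varphi=\varphi$, that is, $\varphi(x+\pi/n)=-\varphi(x)$. For instance $\sin nx$ and $h_n$ are antiperiodic. An antiperiodic function has integral $0$.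

There are two ways to make an arbitrary function antiperiodic. The linear way is to average over the group generated by $S$:
$$P\varphi=\frac1{2n}\sum_{i=0}^{2n-1}S^i\varphi .$$
The second way is nonlinear, and the whole proof turns on it. Define, almost everywhere,
$$\varphi\vee\psi=\sigma\max(\sigma\varphi,\sigma\psi),\qquad \varphi\wedge\psi=\sigma\min(\sigma\varphi,\sigma\psi).$$
Thus $\vee$ is the maximum on the arcs where $\sigma=1$ and the minimum on the arcs where $\sigma=-1$. Since $\sigma(x+\pi/n)=-\sigma(x)$,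
$$\sigma(x)(S\varphi)(x)=-\sigma(x)\varphi(x+\pi/n)=(\sigma\varphi)(x+\pi/n),$$
so $S(\varphi\vee\psi)=S\varphi\vee S\psi$. Hence
$$U=\varphi\vee S\varphi\vee S^2\varphi\vee\dots\vee S^{2n-1}\varphi$$
satisfies $SU=U$: the signed maximum over the orbit is antiperiodic.

The two constructions behave differently. Take $n=1$, $\varphi(x)=\sin 2x$. Then $S\varphi=-\varphi$, so $P\varphi=0$: averaging destroys $\varphi$. But $\varphi\vee S\varphi=\sigma|\sin 2x|$, which has the same absolute value as $\varphi$ everywhere.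

What is this for? We shall compute certain widths of classes $\{k*h:\|h\|_p\le1\}$ in $L^q$, and show that the widths in dimensions $2n-1$ and $2n$ coincide. Here $\|\cdot\|_p$ is the $L^p[0,2\pi]$ norm and $(k*h)(x)=\int_0^{2\pi}k(x-y)h(y)\,dy$. The common value will be
$$\lambda_n(k;p,q)=\sup\{\|k*g\|_q:\ \|g\|_p\le1,\ g\ \text{antiperiodic}\}.\tag{1}$$
The signed maximum is the device that reduces an extremal problem over non-symmetric functions to antiperiodic ones.

## Widths, cyclic sign changes and two families of kernels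

**Kolmogorov width.** For a normed space $X$ and $A\subseteq X$,
$$d_m(A;X)=\inf_{X_m}\sup_{f\in A}\inf_{g\in X_m}\|f-g\|_X ,$$
the infimum being over linear subspaces $X_m\subseteq X$ of dimension at most $m$. Clearly $d_{m+1}\le d_m$. Example: for the ellipse $x^2/a^2+y^2/b^2\le1$ with $a\ge b$ in the Euclidean plane, $d_1=b$. The line along the major axis gives distance at most $b$. Conversely, given a line through $0$ with unit normal $\nu$, the boundary point of the ellipse in direction $\nu$ has distance at least $b$ from the line.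

**Cyclic sign changes.** For a real vector $c$ let $S^-(c)$ be the number of sign changes after zeros are discarded. For periodic $f$,
$$S_c(f)=\sup S^-\big(f(x_1),\dots,f(x_m),f(x_1)\big)$$
over all $m$ and all points $0\le x_1<\dots<x_m<2\pi$. This is an even number or $\infty$. For $f\in L^1$ we take the smallest value over all functions equal to $f$ almost everywhere. For example $S_c(\sin mx)=2m$, while $S_c(1+\cos x)=0$ although this function has a double zero at $\pi$. The difference between counting sign changes and counting zeros with multiplicity will be essential.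

**CVD and NCVD.** A continuous kernel $k$ is *CVD* (cyclic variation diminishing) if $S_c(k*h)\le S_c(h)$ for all $h\in L^1$. It is *NCVD* (nondegenerate CVD) if in addition, for every $m\ge1$ and all $0\le x_1<\dots<x_{2m}<2\pi$, the functions $k(\cdot-x_1),\dots,k(\cdot-x_{2m})$ are linearly independent. Put
$$\tilde{\mathcal K}_p=\{k*h:\|h\|_p\le1\}.$$

Use the Fourier convention $\hat h(m)=\int_0^{2\pi}h(y)e^{-imy}dy$, so that $\widehat{k*h}=\hat k\,\hat h$. The example to keep in mind is the periodic heat kernel $w_t$, $t>0$, with $\hat w_t(m)=e^{-tm^2}$; it is even, nonnegative, and $\int w_t=1$. Lemma 2 below shows that it is CVD. If $\sum b_iw_t(\cdot-x_i)=0$, then $\sum_ib_ie^{-imx_i}=0$ for all $m$, so the measure $\sum b_i\delta_{x_i}$ vanishes and all $b_i=0$. So $w_t$ is NCVD.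

**Property B.** Write $h\perp1$ for $\int_0^{2\pi}h=0$. An integrable kernel $G$ satisfies *Property B* if

1. (i) $S_c(b+G*h)\le S_c(h)$ for every constant $b$ and every $h\in L^1$ with $h\perp1$;
2. (ii) for every $m\ge1$ and all $0\le x_1<\dots<x_{2m}<2\pi$, the space $\{b+\sum_{i=1}^{2m}b_iG(\cdot-x_i):b\in\mathbb R,\ \sum b_i=0\}$ has dimension $2m$.

Put
$$\tilde{\mathcal B}_p=\{a+G*h:\ a\in\mathbb R,\ \|h\|_p\le1,\ h\perp1\}.$$

The basic example is the *first-order kernel* $G(x)=(\pi-x)/(2\pi)$ on $(0,2\pi)$. As a distribution $G'=\delta_0-\frac1{2\pi}$, so for $h\perp1$ the function $f=b+G*h$ is absolutely continuous with $f'=h$. If $f$ takes alternating signs at $2l$ cyclically ordered points, then $f'=h$ takes alternating signs on sets of positive measure in the $2l$ intervals between them; this is (i). In (ii), $b+\sum b_iG(\cdot-x_i)$ with $\sum b_i=0$ is a step function with jump $b_i$ at $x_i$; if it vanishes, then all $b_i=0$ and then $b=0$, so the dimension is $1+(2m-1)=2m$. Here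 $\tilde{\mathcal B}_p$ is the class of absolutely continuous periodic $f$ with $\|f'\|_p\le1$.

The problem, stated as Conjecture 3 in a printed mathematics book, asks whether $d_{2n-1}=d_{2n}$ for both classes in $L^q$ whenever $1\le q\le p\le\infty$. Among the facts given as known with the problem is that both equalities hold for $p=q\in\{1,2,\infty\}$. The answer is yes.

**Theorem 1.** Let $k$ be NCVD, let $G$ satisfy Property B, $1\le q\le p\le\infty$, $n\ge1$. Then

1. $d_{2n-1}(\tilde{\mathcal K}_p;L^q)=d_{2n}(\tilde{\mathcal K}_p;L^q)=\lambda_n(k;p,q)$ and $d_{2n-1}(\tilde{\mathcal B}_p;L^q)=d_{2n}(\tilde{\mathcal B}_p;L^q)=\lambda_n(G;p,q)$. In particular the conjecture holds.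
2. $\lambda_n(k;\infty,q)=\|k*h_n\|_q$ and $\lambda_n(k;p,1)=\|k*h_n\|_{p'}$, where $1/p+1/p'=1$; likewise for $G$.
3. For $\tilde{\mathcal K}_p$ the subspace $X=\{\sum_{j=0}^{2n-1}b_jk(\cdot-\tfrac{j\pi}{n}):\sum_j(-1)^jb_j=0\}$, of dimension $2n-1$, is optimal for both $d_{2n-1}$ and $d_{2n}$, simultaneously for all $1\le q\le p\le\infty$.

## Two cases by hand, and two methods that stop

**The heat kernel for $p=q=2$.** Let $T_l$ be the trigonometric polynomials of degree at most $l$. Projecting $w_t*h$ to $T_{n-1}$, which has dimension $2n-1$, leaves an error of norm at most $e^{-tn^2}\|h\|_2$, so $d_{2n-1}\le e^{-tn^2}$. If $\dim X\le2n$, then, since $\dim T_n=2n+1$, some $f\in T_n$ with $\|f\|_2=e^{-tn^2}$ is orthogonal to $X$. It has the form $f=w_t*h$ with $h\in T_n$, $\|h\|_2\le e^{tn^2}\|f\|_2=1$, and $\operatorname{dist}(f,X)=\|f\|_2$. So $d_{2n}\ge e^{-tn^2}$. The two widths agree because the frequency $n$ is a double singular value. Also $\lambda_n(w_t;2,2)=e^{-tn^2}$, because an antiperiodic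 function contains only frequencies that are odd multiples of $n$.

**The first-order kernel with $n=1$, $p=\infty$.** Now $\tilde{\mathcal B}_\infty$ consists of the periodic $1$-Lipschitz functions. Let $\tau$ be the triangle wave $\tau(x)=x$ on $[-\frac\pi2,\frac\pi2]$, $\tau(x)=\pi-x$ on $[\frac\pi2,\frac{3\pi}2]$. It is antiperiodic, $|\tau(x)|=\operatorname{dist}(x,\pi\mathbb Z)$, and $G*h_1=\tau(\cdot-\frac\pi2)$ since both sides have derivative $h_1$ and mean $0$.

*Upper bound for $d_1$.* Let $f$ be $1$-Lipschitz. The function $f(x)-f(x+\pi)$ is continuous and changes sign under $x\mapsto x+\pi$, so it has a zero $t$. Put $c=f(t)=f(t+\pi)$. Then $|f(x)-c|\le\operatorname{dist}(x,t+\pi\mathbb Z)=|\tau(x-t)|$, so constants approximate $f$ in $L^q$ to within $\|\tau\|_q$.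

*Lower bound for $d_2$.* Let $q<\infty$ and $\dim X\le2$. If $1\notin X$, the multiples of $1$ in the class are arbitrarily far from $X$. Otherwise $X\subseteq\operatorname{span}(1,\varphi)$. Let $\tau_\alpha=\tau(\cdot-\alpha)$ and $F_\alpha=|\tau_\alpha|^{q-1}\operatorname{sgn}\tau_\alpha$. Then $F_\alpha\perp1$, and $\alpha\mapsto\int F_\alpha\varphi$ is continuous and changes sign under $\alpha\mapsto\alpha+\pi$, so it vanishes for some $\alpha$. For this $\alpha$, $F_\alpha\perp X$ and $\operatorname{dist}_q(\tau_\alpha,X)\ge\int F_\alpha\tau_\alpha/\|F_\alpha\|_{q'}=\|\tau\|_q$. For $q=\infty$ use $\|u\|_\infty\ge(2\pi)^{-1/r}\|u\|_r$ and let $r\to\infty$. So $d_1=d_2=\|\tau\|_q$ for all $q$.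

Three features survive in general: subtract something so that the function takes prescribed alternating values at equidistant points (here both values are $0$); compare with an antiperiodic function; for the lower bound, move an extremal function around topologically.

**Where averaging stops.** For general $n,p,q$ the first feature leads, after duality, to this question: if $f=k*g$ and $f(x_j)=(-1)^j\delta$ for all $j$, is $\|f\|_q\le\lambda_n\|g\|_p$? One would try to replace $(g,f)$ by $(Pg,Pf)$, which is antiperiodic. Indeed $\|Pg\|_p\le\|g\|_p$. But also $\|Pf\|_q\le\|f\|_q$, and this is the wrong direction: for $n=1$, $f=\sin 2x$, $\delta=0$, we saw $Pf=0$. The signed maximum keeps the size of $f$, but it leaves the class: for $k=w_t$ every $k*g$ is analytic, while $\sigma|\sin2x|$ has a kink at $\pi/2$. The way out will be to apply $\vee$ to a *dual* variable $F$ that ranges freely over $L^{q'}$, and to show that the dual functional is supermodular for $\vee,\wedge$.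

**Where step functions stop.** For the lower bound one would let $g$ run over a sphere of step functions with values $\pm c$ and at most $2n$ sign changes, and use Borsuk's theorem. For $p<\infty$ such $g$ need not be nearly extremal. Take the first-order kernel, $n=1$, $p=q=2$. Here $d_2=1$: constants give $\|f-\text{mean}\|_2\le\|f'\|_2$, and the orthogonality argument with $T_1$ gives $d_2\ge1$. But for $g=h_1$ the ratio is $\|\tau\|_2/\|h_1\|_2$ with $\|\tau\|_2^2=4\int_0^{\pi/2}x^2dx=\pi^3/6$ and $\|h_1\|_2^2=2\pi$, i.e. $\pi/\sqrt{12}<1$. We shall improve the step functions by a nonlinear power iteration that increases the ratio and does not increase $S_c$. Then we must show that all limits have ratio at least $\lambda_n$; this is a comparison theorem proved by counting zeros.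

## Zeros of heat-smoothed functions

**Notation.** $u^{(s)}=|u|^s\operatorname{sgn}u$ for $s>0$; derivatives are written $f'$ or $\partial_x^\nu f$. $\langle u,v\rangle=\int_0^{2\pi}uv$, also for a finite measure $u$ and continuous $v$. $k^T(x)=k(-x)$ and $(Ru)(x)=u(-x)$. For real-analytic $f\not\equiv0$, $Z(f)$ is the finite number of zeros on the circle counted with multiplicity. Note $\langle S\varphi,S\psi\rangle=\langle\varphi,\psi\rangle$.

We use four elementary facts.

1. (Z1) For analytic $f\not\equiv0$, $S_c(f)$ is the number of zeros of odd multiplicity. So $S_c(f)\le Z(f)$, with equality only if all zeros are simple.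
2. (Z2) If $v\in L^1$ takes alternating signs on sets of positive measure in $2l$ cyclically consecutive intervals, then $S_c(v)\ge2l$, since every version of $v$ has points in these sets.
3. (Z3) If continuous $f_i\to f$ uniformly, then $S_c(f)\le\liminf S_c(f_i)$: if $f$ alternates at finitely many points, so does $f_i$ for large $i$, in fact on neighborhoods, so passing to a.e. versions does not lower the count.
4. (Z4) If analytic $f_i\to f\not\equiv0$ in $C^\infty$, then $\limsup Z(f_i)\le Z(f)$. On a small closed arc around a zero of order $\nu$ of $f$, $\partial_x^\nu f\ne0$, so $\partial_x^\nu f_i\ne0$ for large $i$ and by Rolle $f_i$ has at most $\nu$ zeros there. Off these arcs $|f|$ is bounded below, so $f_i\neq 0$.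

**Lemma 2.** Let $v\in L^1$ and $t>0$. Then $S_c(w_t*v)\le S_c(v)$, and if $w_t*v\not\equiv0$, then even $Z(w_t*v)\le S_c(v)$.

**Step 1 (sign changes).** The aim is $S_c(w_t*v)\le S_c(v)$; we build $w_t*$ from first-order operators. For $a\ne0$ let $u$ be the periodic absolutely continuous solution of $u+au'=v$ (multiplier $1/(1+iam)$). Suppose $u$ alternates in sign at $y_1<\dots<y_{2l}<y_1+2\pi$. Then $e^{x/a}u$ alternates at the $2l+1$ points $y_1,\dots,y_{2l},y_1+2\pi$, and $(e^{x/a}u)'=a^{-1}e^{x/a}v$. The increments over the $2l$ consecutive intervals alternate in sign, so $v$ takes alternating signs on sets of positive measure in them, and (Z2) gives $S_c(v)\ge2l$. Thus $S_c(u)\le S_c(v)$. With $D=d/dx$, it follows that $(1-a^2D^2)^{-1}=(1-aD)^{-1}(1+aD)^{-1}$ does not increase $S_c$, nor do its powers. Now $(1-\frac tjD^2)^{-j}v\to w_t*v$ uniformly as $j\to\infty$. Indeed $|\hat v|\le\|v\|_1$, and $\sum_m|(1+tm^2/j)^{-j}-e^{-tm^2}|\to0$ by dominated convergence, because $(1+x/j)^j\ge1+x$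 for $x\ge 0$ bounds the terms by $2(1+tm^2)^{-1}$. Apply (Z3).

**Step 2 (multiplicities).** We show that a zero of order $\nu$ at time $t$ splits into $\nu$ sign changes slightly earlier. The function $u(x,\tau)=(w_\tau*v)(x)$ is analytic for $\tau>0$ and $\partial_\tau u=\partial_x^2u$. Let $z$ be a zero of $u(\cdot,t)$ of order $\nu$. Taylor's formula of total degree $\nu$ gives
$$u(z+y,t-s)=\sum_{i+j\le\nu}\partial_x^{i+2j}u(z,t)\frac{y^i(-s)^j}{i!\,j!}+O\big((|y|+s)^{\nu+1}\big).$$
Put $y=\sqrt s\,\zeta$ with $|\zeta|\le R$, $0<s\le1$. The remainder is $O(s^{(\nu+1)/2})$. Terms with $i+2j<\nu$ vanish; terms with $i+2j>\nu$ are $O(s^{(\nu+1)/2})$. So uniformly in $|\zeta|\le R$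
$$u(z+\sqrt s\,\zeta,t-s)=s^{\nu/2}\,\partial_x^\nu u(z,t)\sum_{i+2j=\nu}\frac{(-1)^j\zeta^i}{i!\,j!}+O(s^{(\nu+1)/2}).$$
The sum is the coefficient of $r^\nu$ in $e^{\zeta r-r^2}$, namely $H_\nu(\zeta/2)/\nu!$ with the Hermite polynomial $H_\nu$, which has $\nu$ simple real zeros. Taking $R$ large, for small $s>0$ the function $u(\cdot,t-s)$ alternates at $\nu+1$ points arbitrarily close to $z$. Collect these points over all zeros $z$: the sign changes in disjoint small arcs add up, so $S_c(u(\cdot,t-s))\ge Z(u(\cdot,t))$. By Step 1 with $w_{t-s}$, the left side is at most $S_c(v)$. $\square$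

**Lemma 3.** If $k$ is NCVD, then $\hat k(m)\ne0$ for all $m$. If $G$ satisfies Property B, then $\hat G(m)\ne0$ for all $m\ne0$.

**Proof.** Kernels are real, so we may consider nonnegative indices. Suppose $\hat k(m_0)=0$ with $m_0\ge0$ (for $G$: $m_0\ge1$). Let $M>m_0$ and $h=\cos m_0x+\eta\cos Mx$ with $\eta>0$ small. Then $S_c(h)=2m_0$: for $m_0\ge1$ the zeros of $\cos m_0x$ are simple and $h$ is a $C^1$-small perturbation, and for $m_0=0$ we have $h>0$. For $G$, $h\perp1$. If $\hat k(M)\ne0$, then $k*h=\eta\,k*\cos M\cdot$ is a nonzero multiple of a translate of $\cos Mx$ and has $2M>2m_0$ sign changes, a contradiction. So $\hat k(M)=0$ for all $M\ge m_0$, and the kernel is $0$ or a trigonometric polynomial of degree at most $m_0-1$. For $k$ this contradicts the independence of $2m$ translates for large $m$. For $G$, the space in (ii) with $m=m_0$ lies in $T_{m_0-1}$, of dimension $2m_0-1<2m_0$, a contradiction. $\square$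

## Passage to analytic kernels and to exponents $1<q<p<\infty$

**Lemma 4.** Let $k_\epsilon=w_\epsilon*k$ and $G_\epsilon=w_\epsilon*G$. For $m\ge1$, as $\epsilon\to0$, the widths $d_m$ of the classes and the numbers $\lambda_n$ for $k_\epsilon,G_\epsilon$ converge to those for $k,G$: for $k$ uniformly in $p,q\in[1,\infty]$, for $G$ whenever $q\le p$.

**Proof.** For $k$: $\|(k-k_\epsilon)*h\|_q\le(2\pi)^{1/q}\|k-k_\epsilon\|_\infty\|h\|_1\le(2\pi)^2\|k-k_\epsilon\|_\infty\|h\|_p$. For $G$ and $q\le p$: $\|(G-G_\epsilon)*h\|_q\le(2\pi)^{1/q-1/p}\|(G-G_\epsilon)*h\|_p\le2\pi\|G-G_\epsilon\|_1\|h\|_p$. Both bounds tend to $0$ because $k$ is continuous and $G$ integrable. If the elements of two classes correspond with $L^q$-distance at most $e$ (same $h$, same constant $a$), then the distances to any subspace differ by at most $e$. Here subspaces of $L^q$ are used, and the widths are finite for $m\ge1$ since in the case of $G$ the constants may be put in the subspace. So widths differ by at most $e$;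 the same estimate bounds the difference of the $\lambda_n$. $\square$

So for part 1 of the theorem it suffices to treat kernels
$$k=w_\epsilon*k_0,\qquad k_0\ \text{NCVD (case K)}\quad\text{or}\quad k_0=G\ \text{with Property B (case B)}.\tag{2}$$
From here to the end of the proof of part 1, $k$ denotes such a kernel, and "the class" is $\{k*h:\|h\|_p\le1\}$ in case K and $\{a+k*h:a\in\mathbb R,\|h\|_p\le1,h\perp1\}$ in case B.

**Lemma 5.** For a kernel (2) and $m\ge1$, the width $d_m(p,q)$ of the class in $L^q$ and $\lambda_n(k;p,q)$ are continuous functions of $(p,q)\in[1,\infty]^2$.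

**Proof.** The idea is to compare exponents through a little smoothing. Let $A_\tau(p_1,p_2)$ be the norm of $w_\tau*:L^{p_1}\to L^{p_2}$. If $p_2\le p_1$ it is at most $(2\pi)^{1/p_2-1/p_1}$. If $p_2>p_1$, Young's inequality bounds it by $\|w_\tau\|_r$ with $\frac1r=1+\frac1{p_2}-\frac1{p_1}$. For fixed $\tau$ these bounds tend to $1$ (recall $\|w_\tau\|_1=1$) when one of $p_1,p_2$ tends to the other, fixed one. Let $\eta_\tau=(2\pi)^2\|k-w_{2\tau}*k\|_\infty\to0$.

Let $\|h\|_{p_2}\le1$ (and $h\perp1$ in case B). Then $\|w_\tau*h\|_{p_1}\le A_\tau(p_2,p_1)$. Approximate $k*(w_\tau*h)$, plus the constant in case B, in $L^{q_1}$ by $x\in X_m$, and use $w_\tau*x$ to approximate $w_{2\tau}*k*h$, plus the same constant, in $L^{q_2}$. Since $\dim(w_\tau*X_m)\le m$ and $w_\tau$ preserves constants and the condition $h\perp1$,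
$$d_m(p_2,q_2)\le A_\tau(p_2,p_1)A_\tau(q_1,q_2)\,d_m(p_1,q_1)+\eta_\tau .$$
The same holds for $\lambda_n$, since $w_\tau*$ preserves antiperiodicity. Fix $(p,q)$. Use this with $(p_2,q_2)=(p,q)$ and $(p_1,q_1)\to(p,q)$, and then with the roles exchanged; this gives
$$d_m(p,q)-\eta_\tau\le\liminf d_m\le\limsup d_m\le d_m(p,q)+\eta_\tau .$$
Let $\tau\to0$. $\square$

The set $\{1<q<p<\infty\}$ is dense in $\{1\le q\le p\le\infty\}$ (in the coordinates $1/p,1/q$ an open triangle in its closure). So for part 1 we may assume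
$$1<q<p<\infty .$$
This is in force until part 1 is proved. Write $\lambda_n=\lambda_n(k;p,q)$ and $c_{p,q}=\frac1q-\frac1p>0$. We have $\lambda_n>0$, since $k*\sin n\cdot\neq0$ by Lemma 3. A computation used repeatedly: for $\lambda\ge 0$,
$$\inf_{t\ge0}\Big(\frac{t^p}p-\frac{\lambda^qt^q}q\Big)=-c_{p,q}\,\lambda^{pq/(p-q)},\tag{3}$$
attained where $t^{p-q}=\lambda^q$, so that $\lambda^qt^q=t^p=\lambda^{pq/(p-q)}$.

## Four working properties of the smoothed kernel

We treat both cases at once. In case K let $H$ be the set of all $L^1$ functions or finite measures and $\mathcal C=\{0\}$. In case B let $H=\{u:u\perp1\}$ and $\mathcal C=\mathbb R$. For $u\in H$ put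
$$\mathbf Ku=\{k*u+a:a\in\mathcal C\},\qquad\mathbf K^Tu=\{k^T*u+a:a\in\mathcal C\}.$$
These are sets: one function in case K, a line of functions in case B.

**Lemma 6.**

1. (P1) If $u\in L^1\cap H$, $f\in\mathbf Ku$ or $f\in\mathbf K^Tu$, and $f\not\equiv0$, then $f$ is analytic and $Z(f)\le S_c(u)$.
2. (P2) If $u=C+\sum_jb_j\delta_{x_j}\in H$ with $C\in L^1$ and $\sigma C\ge0$ a.e., then $S_c(v)\le2n$ for every $v\in\mathbf K^Tu$ or $v\in\mathbf Ku$.
3. (P3) If $u,h\in H$, $h\in L^1$, $u\in L^1$ or a measure, $f\in\mathbf Kh$, $v\in\mathbf K^Tu$, then $\langle u,f\rangle=\langle v,h\rangle$.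
4. (P4) If $h\in L^1\cap H$ and $0\in\mathbf Kh$ or $0\in\mathbf K^Th$, then $h=0$.

**Proof.** (P1) For $f=k*u+a$ we have $f=w_\epsilon*(k_0*u+a)$, which is analytic, and $S_c(k_0*u+a)\le S_c(u)$ by hypothesis (CVD, or Property B(i)). Lemma 2 gives $Z(f)\le S_c(k_0*u+a)$. For $\mathbf K^T$ use $k^T*u=R(k*Ru)$; $R$ changes neither $S_c$ nor $Z$ nor membership in $H$.

(P2) We replace the point masses by short blocks. For small $\tau>0$ let $I_j=(x_j-\tau,x_j+\tau)$, let $u_\tau=C$ off $\bigcup I_j$ and $u_\tau=b_j'/(2\tau)$ on $I_j$, where $b_j'=b_j$ except that in case B $b_0'=b_0+\int_{\bigcup I_j}C$, so that $\int u_\tau=0$. Then $b_j'\to b_j$. Going around the circle, $u_\tau$ has weak sign $(-1)^j$ on the arc after $I_j$, and one sign on each block. If all the arcs carry their full signs we have $2n$ cyclically alternating signs with one arbitrary sign inserted between neighbors; such an insertion between two opposite signs creates no new sign change. Where $C$ vanishes we only delete entries,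 which does not increase the count. So $S_c(u_\tau)\le2n$. Let $v=k^T*u+a$. Then $k^T*u_\tau+a\to v$ uniformly, since $\int_{\bigcup I_j}|C|\to0$ and $k^T$ is uniformly continuous. By (P1), $S_c(k^T*u_\tau+a)\le2n$ (trivially if the function is $0$), and (Z3) gives $S_c(v)\le2n$. The proof for $\mathbf K$ is the same.

(P3) Fubini gives $\langle u,k*h\rangle=\langle k^T*u,h\rangle$. The constants are $0$ in case K, and in case B they are annihilated by $u$ and $h$.

(P4) $\hat k=\hat w_\epsilon\hat k_0$ is nonzero at all $m\ne0$ by Lemma 3, so $\hat h(m)=0$ for $m\ne0$. In case K also $\hat k(0)\ne0$, so $\hat h(0)=0$; in case B $h\perp1$. $\square$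

As $w_\epsilon$ is even, $k^T=w_\epsilon*k_0^T$, and (P1)–(P4) are symmetric in $k$ and $k^T$. Everything derived from them for $k$ therefore holds for $k^T$.

**Lemma 7.** $\lambda_n(k^T;q',p')=\lambda_n(k;p,q)$ for all $p,q\in[1,\infty]$.

**Proof.** $P$ is self-adjoint (the inverse of $S$ is its adjoint and $P$ averages over the group), has norm at most $1$ on each $L^s$, and projects onto the antiperiodic functions. For antiperiodic $g$ the function $k*g$ is antiperiodic, so in $\|k*g\|_q=\sup_{\|\varphi\|_{q'}\le1}\langle k*g,\varphi\rangle$ we may replace $\varphi$ by $P\varphi$. Hence $\lambda_n(k;p,q)=\sup\langle k*g,\varphi\rangle=\sup\langle g,k^T*\varphi\rangle$ over antiperiodic $g,\varphi$ with $\|g\|_p\le1$, $\|\varphi\|_{q'}\le1$. Read from the side of $\varphi$, in the same way, this is $\lambda_n(k^T;q',p')$. $\square$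

## Functions with alternating values at equidistant points

**Proposition 8.** If $g\in L^p\cap H$, $f\in\mathbf Kg$ and $f(x_j)=(-1)^j\delta$ for all $j$ and some $\delta\in\mathbb R$, then $\|f\|_q\le\lambda_n\|g\|_p$.

Fix $\delta$ such that
$$\mathcal A_\delta=\{(g,f):\ g\in L^p\cap H,\ f\in\mathbf Kg,\ f(x_j)=(-1)^j\delta\ \ \forall j\}\neq\emptyset .$$

**Step 1 (a concave problem with free linear term).** We set up the dual variable $F$. In $\mathcal A_\delta$ the function $f$ is determined by $g$: it is $k*g$ in case K and $k*g+\delta-(k*g)(x_0)$ in case B. The admissible $g$ form a convex set given by weakly continuous affine conditions, so it is weakly closed. If $g_i\to g$ weakly in $L^p$, then $k*g_i\to k*g$ pointwise, and the functions $k*g_i$ are equicontinuous because $|(k*g_i)(x)-(k*g_i)(y)|\le\|k(x-\cdot)-k(y-\cdot)\|_{p'}\|g_i\|_p$; so the convergence is uniform. Thus $g\mapsto f$ is affine and continuous from bounded sets of $L^p$ with the weak topology into $C$, and $\|f\|_q\le A\|g\|_p+B$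 on $\mathcal A_\delta$ with constants $A,B$. For $F\in L^{q'}$ put
$$E(F)=\sup_{(g,f)\in\mathcal A_\delta}\Big[\langle F,f\rangle-\tfrac1p\|g\|_p^p\Big].$$
As $p>1$, the functional in brackets tends to $-\infty$ as $\|g\|_p\to\infty$; it is weakly upper semicontinuous and strictly concave in $g$. So there is a unique maximizer $(g_F,f_F)$, and $E$ is finite.

**Step 2 (Euler–Lagrange equation).** The aim is: there are $b_j$ with
$$u_F=F+\sum_jb_j\delta_{x_j}\in H,\qquad g_F^{(p-1)}\in\mathbf K^Tu_F.\tag{4}$$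
On $V=\{(\eta,\zeta):\eta\in L^p\cap H,\ \zeta\in\mathbf K\eta\}$ let $\ell(\eta,\zeta)=\langle F,\zeta\rangle-\langle g_F^{(p-1)},\eta\rangle$. If $\zeta(x_j)=0$ for all $j$, then $(g_F+t\eta,f_F+t\zeta)\in\mathcal A_\delta$ for all real $t$, and differentiating the functional at its maximum $t=0$ gives $\ell(\eta,\zeta)=0$. So $\ell$ vanishes on the common kernel of the $2n$ functionals $(\eta,\zeta)\mapsto\zeta(x_j)$ and is a linear combination of them. That is, for suitable $b_j$,
$$\langle u_F,\zeta\rangle=\langle g_F^{(p-1)},\eta\rangle\qquad\text{for all }(\eta,\zeta)\in V.$$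
In case B, $(0,1)\in V$ gives $u_F\perp1$. With $\zeta=k*\eta$ we get $\langle k^T*u_F-g_F^{(p-1)},\eta\rangle=0$ for all $\eta\in L^p\cap H$, so the difference is $0$ in case K and constant in case B. This is (4).

**Step 3 (monotonicity in the signed order).** We claim: *if $C\in L^{q'}$ and $\sigma C\ge0$, then $\sigma f_{F+C}\ge\sigma f_F$.* This is where the variation diminishing property enters.

Let $h=g_{F+C}-g_F$ and $\psi=f_{F+C}-f_F\in\mathbf Kh$. If $h=0$, then $\psi=0$. Let $h\ne0$ and $Q=g_{F+C}^{(p-1)}-g_F^{(p-1)}$. By (4), $Q\in\mathbf K^Tu$ with $u=C+\sum_jb_j''\delta_{x_j}\in H$. By (P2), $S_c(Q)\le2n$. As $s\mapsto s^{(p-1)}$ is increasing, $h$ and $Q$ have the same sign pointwise, so $S_c(h)\le2n$ and $\langle Q,h\rangle>0$. Since $\psi(x_j)=0$, (P3) gives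
$$\langle C,\psi\rangle=\langle u,\psi\rangle=\langle Q,h\rangle>0 .$$
So $\psi\not\equiv0$, and (P1) gives $Z(\psi)\le S_c(h)\le2n$. But $\psi$ vanishes at the $2n$ points $x_j$. So these are all its zeros and they are simple; $\psi$ changes sign exactly there, and $\psi=\sigma|\psi|$ or $\psi=-\sigma|\psi|$. As $\langle C,\psi\rangle=\int(\sigma C)(\sigma\psi)>0$ and $\sigma C\ge0$, it is the first.

**Step 4 (an integral formula for $E$).** For $F_1,D\in L^{q'}$ and real $\alpha<\beta$,
$$E(F_1+\beta D)-E(F_1+\alpha D)=\int_\alpha^\beta\langle D,f_{F_1+tD}\rangle\,dt.\tag{5}$$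
Testing the supremum for $F_1+t'D$ with the maximizer for $F_1+tD$ gives $E(F_1+t'D)\ge E(F_1+tD)+(t'-t)\langle D,f_{F_1+tD}\rangle$. So $\langle D,f_{F_1+tD}\rangle$ is a subgradient at $t$ of the function $t\mapsto E(F_1+tD)$, which is finite and convex as a supremum of affine functions. Such a function is locally Lipschitz, hence the integral of its a.e. derivative, and where the derivative exists it equals the subgradient.

**Step 5 (supermodularity).** We claim
$$E(F\vee F')+E(F\wedge F')\ge E(F)+E(F').\tag{6}$$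
Put $F_0=F\wedge F'$, $C=F-F_0$, $D=F'-F_0$. Then $\sigma C,\sigma D\ge0$, and $F\vee F'=F_0+C+D$ because $F\vee F'+F\wedge F'=F+F'$. Step 3, applied to $F_0+tD$ and $C$, gives $\langle D,f_{F_0+C+tD}\rangle\ge\langle D,f_{F_0+tD}\rangle$ since $\sigma D\ge0$. Integrating over $t\in[0,1]$ and using (5), $E(F_0+C+D)-E(F_0+C)\ge E(F_0+D)-E(F_0)$, which is (6).

**Step 6 (a dual form of the minimization).** Let
$$J(g,f)=\tfrac1p\|g\|_p^p-\tfrac1q\|f\|_q^q,\qquad m=\inf_{\mathcal A_\delta}J,\qquad J^*(F)=\tfrac1{q'}\|F\|_{q'}^{q'}-E(F).$$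
Since $q<p$ and $\|f\|_q\le A\|g\|_p+B$, $m>-\infty$. We show $\inf_FJ^*=m$. By Young's inequality $\langle F,f_F\rangle\le\frac1{q'}\|F\|_{q'}^{q'}+\frac1q\|f_F\|_q^q$, so
$$J^*(F)=\tfrac1{q'}\|F\|_{q'}^{q'}-\langle F,f_F\rangle+\tfrac1p\|g_F\|_p^p\ge J(g_F,f_F)\ge m.\tag{7}$$
Conversely, for $(g,f)\in\mathcal A_\delta$ and $F=f^{(q-1)}$ we have $|F|^{q'}=|f|^q$ and $\langle F,f\rangle=\|f\|_q^q$, so
$$J^*(F)\le\tfrac1{q'}\|f\|_q^q-\|f\|_q^q+\tfrac1p\|g\|_p^p=J(g,f).\tag{8}$$

**Step 7 (passage to antiperiodic functions).** Pointwise, $\{F\vee F',F\wedge F'\}=\{F,F'\}$, so $\|F\vee F'\|_{q'}^{q'}+\|F\wedge F'\|_{q'}^{q'}=\|F\|_{q'}^{q'}+\|F'\|_{q'}^{q'}$, and (6) becomes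
$$J^*(F\vee F')+J^*(F\wedge F')\le J^*(F)+J^*(F').\tag{9}$$
The map $(g,f)\mapsto(Sg,Sf)$ sends $\mathcal A_\delta$ onto itself: $S(k*g+a)=k*Sg-a$, and $(Sf)(x_j)=-f(x_{j+1})=(-1)^j\delta$. Hence $E\circ S=E$, $J^*\circ S=J^*$, and $(g_{SF},f_{SF})=(Sg_F,Sf_F)$ by uniqueness.

Let $\eta>0$ and choose $F$ with $J^*(F)\le m+\eta$. Put $U_0=F$ and $U_i=U_{i-1}\vee S^iF$. By (9) and $J^*\ge m$,
$$J^*(U_i)\le J^*(U_{i-1})+J^*(S^iF)-m\le J^*(U_{i-1})+\eta .$$
So $U=U_{2n-1}=F\vee SF\vee\dots\vee S^{2n-1}F$ satisfies $J^*(U)\le m+2n\eta$, and $SU=U$. Therefore $(g_U,f_U)$ is antiperiodic. The constant $f_U-k*g_U$ is then antiperiodic, so it is $0$, and $\|f_U\|_q=\|k*g_U\|_q\le\lambda_n\|g_U\|_p$. By (7) and (3),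
$$m+2n\eta\ge J(g_U,f_U)\ge-c_{p,q}\lambda_n^{pq/(p-q)}.$$
Let $\eta\to0$: $J\ge-c_{p,q}\lambda_n^{pq/(p-q)}$ on every nonempty $\mathcal A_\delta$.

**Step 8 (scaling).** Let $(g,f)$ be as in the proposition. If $g=0$, then $f$ is a constant equal to $\delta$ and to $-\delta$, so $f=0$. Otherwise let $\rho=\|f\|_q/\|g\|_p$. We have $(tg,tf)\in\mathcal A_{t\delta}$ for $t\ge0$, and with $T=t\|g\|_p$ the bound reads $T^p/p-\rho^qT^q/q\ge-c_{p,q}\lambda_n^{pq/(p-q)}$. Minimizing over $T$ with (3), $\rho^{pq/(p-q)}\le\lambda_n^{pq/(p-q)}$, i.e. $\rho\le\lambda_n$. $\square$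

## The subspace of dimension $2n-1$

Let
$$X=\Big\{\sum_jb_jk(\cdot-x_j):\sum_j(-1)^jb_j=0\Big\}\ \text{(K)},\qquad X=\Big\{b+\sum_jb_jk(\cdot-x_j):\sum_jb_j=\sum_j(-1)^jb_j=0\Big\}\ \text{(B)}.$$
In both cases $\dim X\le2n-1$. For the first-order kernel and $n=1$ the analogous space (with $G$ in place of $k$) is the space of constants, as in the hand computation.

**Proposition 9.** If $h\in L^p\cap H$ and $f\in\mathbf Kh$, then $\operatorname{dist}_q(f,X)\le\lambda_n\|h\|_p$. In particular $d_{2n-1}\le\lambda_n$.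

**Proof.** Let $f\notin X$. By Hahn–Banach $\operatorname{dist}_q(f,X)=\langle f,\varphi\rangle$ for some $\varphi\perp X$ with $\|\varphi\|_{q'}=1$. Note $\langle\varphi,k(\cdot-x_j)\rangle=(k^T*\varphi)(x_j)$. In case K the vector $((k^T*\varphi)(x_j))_j$ is orthogonal to all $b$ with $\sum(-1)^jb_j=0$, so it is a multiple of $((-1)^j)_j$. In case B we get $\varphi\perp1$, and the vector lies in $\operatorname{span}\{(1)_j,((-1)^j)_j\}$; subtracting a constant removes the first component. In both cases $\varphi\in H$ and some $v\in\mathbf K^T\varphi$ satisfies $v(x_j)=(-1)^j\delta$. Apply Proposition 8 to $k^T$ with exponents $(q',p')$ in the place of $(p,q)$; this is allowed since $1<p'<q'<\infty$. With Lemma 7, $\|v\|_{p'}\le\lambda_n(k^T;q',p')\|\varphi\|_{q'}=\lambda_n$. By (P3), $\operatorname{dist}_q(f,X)=\langle\varphi,f\rangle=\langle v,h\rangle\le\lambda_n\|h\|_p$. $\square$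

## Critical pairs and the counting of intersections

**Definition.** A *solution* is a pair $(g,f)$ with $0\ne g\in L^p\cap H$, $f\in\mathbf Kg$, $F:=f^{(q-1)}\in H$ and $\Gamma:=g^{(p-1)}\in\mathbf K^TF$.

These are critical pairs of $J$. To get a feeling, take the first-order kernel without smoothing. Then $G^T=-G$, and the conditions say $f'=g$ and $\Gamma'=-F$, i.e. $(f'^{(p-1)})'=-f^{(q-1)}$. The quantity $\frac1{p'}|f'|^p+\frac1q|f|^q$ is constant: the derivative of $\frac1{p'}|f'|^p=\frac1{p'}|\Gamma|^{p'}$ is $\Gamma^{(p'-1)}\Gamma'=-f'f^{(q-1)}$, which cancels that of $\frac1q|f|^q$. So a solution with larger amplitude crosses each level more steeply. We shall prove a similar slope comparison without any differential equation, by counting zeros of differences.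

Let $(g,f)$ be a solution. By (P4) $f\not\equiv0$, and by (P1)
$$Z(f)\le S_c(g)=S_c(\Gamma)\le S_c(F)=S_c(f)\le Z(f),\tag{10}$$
so all these numbers are equal, and finite. By (P3), $\|g\|_p^p=\langle\Gamma,g\rangle=\langle F,f\rangle=\|f\|_q^q$, whence
$$\|f\|_q/\|g\|_p=\|f\|_q^{1-q/p}.\tag{11}$$
Translates and negatives of solutions are solutions. If two solutions have the same $f$, they have the same $g$, by (P4).

**Lemma 10.** Let $(g,f)\ne(\tilde g,\tilde f)$ be solutions and $\theta=\frac{p-1}{q-1}>1$. For every $c>0$, $f-c\tilde f\not\equiv0$ and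
$$S_c(f-c\tilde f)\le Z(f-c\tilde f)\le S_c(f-c^\theta\tilde f).\tag{12}$$
Hence: (a) $Z(f-c\tilde f)\le Z(f)$ if $0<c<1$; (b) all zeros of $f-\tilde f$ are simple.

**Step 1 (nondegeneracy).** First, $f\ne c\tilde f$. If $f=c\tilde f$, then $0\in\mathbf K(g-c\tilde g)$, so $g=c\tilde g$ by (P4), and $\Gamma=c^{p-1}\tilde\Gamma$. Now $\Gamma\in\mathbf K^TF=\mathbf K^T(c^{q-1}\tilde F)$ and $c^{p-1}\tilde\Gamma\in\mathbf K^T(c^{p-1}\tilde F)$, so $0\in\mathbf K^T((c^{q-1}-c^{p-1})\tilde F)$. By (P4), $c^{q-1}=c^{p-1}$, so $c=1$ and the solutions coincide, a contradiction. Second, $g\ne c\tilde g$. If $g=c\tilde g$, then $\Gamma=c^{p-1}\tilde\Gamma$, so $0\in\mathbf K^T(F-c^{p-1}\tilde F)$, $F=c^{p-1}\tilde F$ by (P4), i.e. $f=c^\theta\tilde f$, just excluded.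

**Step 2 (the chain).** By Step 1, $f-c\tilde f\in\mathbf K(g-c\tilde g)$ and $\Gamma-c^{p-1}\tilde\Gamma\in\mathbf K^T(F-c^{p-1}\tilde F)$ are both $\not\equiv0$. Since powers are increasing, $g-c\tilde g$ and $\Gamma-c^{p-1}\tilde\Gamma$ have the same sign pointwise, and so do $F-c^{p-1}\tilde F$ and $f-c^\theta\tilde f$, because $(c^\theta\tilde f)^{(q-1)}=c^{p-1}\tilde F$. By (P1),
$$Z(f-c\tilde f)\le S_c(g-c\tilde g)=S_c(\Gamma-c^{p-1}\tilde\Gamma)\le S_c(F-c^{p-1}\tilde F)=S_c(f-c^\theta\tilde f).$$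

**Step 3 (consequences).** For (a), iterate (12): $Z(f-c\tilde f)\le Z(f-c^{\theta^i}\tilde f)$ for all $i$. As $c^{\theta^i}\to0$, the right-hand functions tend to $f$ in $C^\infty$, and (Z4) applies. For (b), put $c=1$ in (12): $Z=S_c$, so all zeros are simple by (Z1). $\square$

**Lemma 11.** There is an antiperiodic solution $(g_1,f_1)$ with $f_1=k*g_1$, $\|f_1\|_q=\lambda_n\|g_1\|_p$, $Z(f_1)=2n$. It satisfies $\|f_1\|_q^q=\|g_1\|_p^p=\lambda_n^{pq/(p-q)}$. Moreover there is $b$ such that $f_1$ is strictly monotone, alternately increasing and decreasing, on the $2n$ arcs $[b+j\frac\pi n,b+(j+1)\frac\pi n]$, increasing on $[b,b+\frac\pi n]$ from $-M$ to $M$, where $M=\|f_1\|_\infty$.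

**Step 1 (a minimizer).** Let $(g_0,f_0)$ minimize $J$ over antiperiodic $g\in L^p$, $f=k*g$. It exists because $p>q$ makes $J$ coercive and $g\mapsto k*g$ is weakly-uniformly continuous on bounded sets. By the definition of $\lambda_n$ and (3), the minimum is $m_0=-c_{p,q}\lambda_n^{pq/(p-q)}<0$. A continuous antiperiodic function has a zero; translate so that $f_0(0)=0$. Then $f_0(x_j)=0$ for all $j$, so $(g_0,f_0)\in\mathcal A_0$. By Proposition 8 and (3), $J\ge m_0$ on $\mathcal A_0$, so $\inf_{\mathcal A_0}J=m_0$. Use $E,J^*$ from the previous proof with $\delta=0$, and put $F_0=f_0^{(q-1)}$. By (7) and (8), $m_0\le J^*(F_0)\le J(g_0,f_0)=m_0$.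

**Step 2 (making the sign pattern exact).** The purpose is to replace $F_0$ by $F'=\sigma|F_0|$, so that $Z=2n$ can be read off. We claim $E(F')\ge E(F_0)$. Write $F_0=F_+-F_-$ with $\sigma F_\pm=\max(\pm\sigma F_0,0)\ge0$; then $F_++F_-=F'$. As $\mathcal A_0=-\mathcal A_0$, $f_{-F}=-f_F$. By (5),
$$E(F_++F_-)-E(F_+-F_-)=\int_{-1}^1\langle F_-,f_{F_++sF_-}\rangle ds=\int_0^1\langle F_-,f_{F_++sF_-}-f_{-F_++sF_-}\rangle ds,$$
where we combined $s$ and $-s$ and used $f_{F_+-sF_-}=-f_{-F_++sF_-}$. The two arguments differ by $2F_+$ and $\sigma F_+\ge0$, so by monotonicity (Step 3 of Proposition 8) the integrand is $\ge0$. The claim follows.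

Since $\|F'\|_{q'}=\|F_0\|_{q'}$, $J^*(F')\le J^*(F_0)=m_0$, so $J^*(F')=m_0$. As $|F_0|$ has period $\pi/n$, $SF'=F'$, so $(g_1,f_1):=(g_{F'},f_{F'})$ is antiperiodic and $f_1=k*g_1$. By (7), $m_0=J^*(F')\ge J(g_1,f_1)\ge m_0$. So there is equality in Young's inequality, and $F'=f_1^{(q-1)}$; hence $\sigma f_1\ge0$. Also $f_1\not\equiv0$ since $J(g_1,f_1)<0$.

**Step 3 (it is a solution).** The pair $(g_1,f_1)$ minimizes $J$ among antiperiodic pairs. So $w=g_1^{(p-1)}-k^T*F'$ satisfies $\langle w,\eta\rangle=0$ for all antiperiodic $\eta\in L^p$. Since $w\in L^{p'}$ is antiperiodic, $\eta=w^{(p'-1)}$ is allowed and gives $w=0$. Antiperiodic functions lie in $H$, so $(g_1,f_1)$ is a solution. Let $N=\|g_1\|_p^p=\|f_1\|_q^q$. Then $-c_{p,q}N=J(g_1,f_1)=m_0$ gives $N=\lambda_n^{pq/(p-q)}$, and $\|f_1\|_q/\|g_1\|_p=N^{1/q-1/p}=\lambda_n$. By (10) and $\sigma f_1\ge0$, $Z(f_1)=S_c(f_1)\le2n$. If $f_1(y)\ne0$, then $f_1$ alternates at the points $y+j\pi/n$, so $S_c(f_1)\ge2n$. Thus $Z(f_1)=2n$.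

**Step 4 (monotone arcs).** Let $f_1^\alpha=f_1(\cdot-\alpha)$. For small $\alpha\ne0$, $f_1^\alpha\ne f_1$, as $f_1$ is continuous and nonconstant. Lemma 10(a) gives $Z(f_1-cf_1^\alpha)\le2n$ for $0<c<1$, and $c\uparrow1$ with (Z3) gives $S_c(f_1-f_1^\alpha)\le2n$. Divide by $\alpha$ and let $\alpha\to0$: $S_c(f_1')\le2n$. As $f_1'\not\equiv0$ is antiperiodic, $S_c(f_1')=2n$. The set of the $2n$ points where $f_1'$ changes sign is invariant under translation by $\pi/n$, whose orbits have $2n$ points; so it is one orbit $\{b+j\pi/n\}$. Between these points $f_1'$ has weakly constant sign, and $f_1$ is analytic and nonconstant, so strictly monotone. Choose $b$ so that $f_1$ increases on $[b,b+\frac\pi n]$. The values of $f_1$ at $b+j\frac\pi n$ are of equal modulus and alternate in sign, so they are $\mp M$. $\square$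

**Proposition 12.** If $(g,f)$ is a solution with $Z(f)\le2n$, then $\|f\|_q\ge\|f_1\|_q$, hence $\|f\|_q/\|g\|_p=\|f\|_q^{1-q/p}\ge\lambda_n$.

We may assume $f\ne f_1^\alpha$ for all $\alpha$, as otherwise there is equality. So Lemma 10 applies to $f$ and every $f_1^\alpha$. Because $-f_1^\alpha=f_1^{\alpha+\pi/n}$, the same holds for $-f$. Let $c^*=\|f\|_\infty/M>0$.

**Step 1 ($c^*\ge1$).** Suppose $c^*<1$; we force a multiple zero where there can be none. For $c\in(c^*,1)$ and every $\alpha$, $|cf_1^\alpha|=cM>\|f\|_\infty$ at the $2n$ extremum points of $f_1^\alpha$, so $f-cf_1^\alpha$ alternates there and $S_c(f-cf_1^\alpha)\ge2n$. Iterating (12), $S_c(f-c^{\theta^i}f_1^\alpha)\ge2n$ for all $i\ge0$. Every $c\in(0,1)$ is of the form $c_0^{\theta^i}$ with $c_0\in(c^*,1)$, because $c^{\theta^{-i}}\to1$. So $S_c(f-cf_1^\alpha)\ge2n$ for all $c\in(0,1)$ and all $\alpha$. On the other hand $Z(f-cf_1^\alpha)\le Z(f)\le2n$ by Lemma 10(a). Hence all zeros of $f-cf_1^\alpha$ are simple. But take $c=c^*$,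 a point $x^*$ with $|f(x^*)|=\|f\|_\infty$, and $\alpha$ such that $f_1^\alpha$ has an extremum at $x^*$ with $c^*f_1^\alpha(x^*)=f(x^*)$. Both derivatives vanish at $x^*$, so this is a multiple zero of $f-c^*f_1^\alpha$: a contradiction.

**Step 2 ($c^*>1$).** If $c^*=1$, the same choice gives a multiple zero of $f-f_1^\alpha$, against Lemma 10(b). So $\|f\|_\infty>M$.

**Step 3 (level sets).** We show $|\{|f|<t\}|\le|\{|f_1|<t\}|$ for $0<t\le M$, by comparing slopes at equal levels. Let $U=(u,v)$ be a component of $\{|f|<M\}$; if there is none, the claim is trivial. Since $\{|f|>M\}$ is open and nonempty, $U$ is an open arc with distinct endpoints, and $|f(u)|=|f(v)|=M$. Replacing $(g,f)$ by $(-g,-f)$ if necessary, let $f(u)=-M$. For $x\in[u,v]$ let $\beta(x)\in[b,b+\frac\pi n]$ be the point with $f_1(\beta(x))=f(x)$; $\beta$ is continuous and $\beta(u)=b$. With $\alpha=x-\beta(x)$ the point $x$ is a zero of $f-f_1^\alpha$, simple by Lemma 10(b). So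
$$f'(x)\ne f_1'(\beta(x))\qquad(x\in[u,v]).$$
At $x=u$ we have $f_1'(b)=0$, and $f'(u)\ge0$ because $f>-M$ to the right of $u$; so $f'(u)>0=f_1'(b)$. By continuity $f'(x)>f_1'(\beta(x))\ge0$ on all of $[u,v]$. So $f$ is strictly increasing on $[u,v]$ and $f(v)=M$. The inverse $x(\beta)$ of $\beta(\cdot)$, given by $f(x(\beta))=f_1(\beta)$, is $C^1$ on $[b,b+\frac\pi n]$ with $0\le x'(\beta)=f_1'(\beta)/f'(x(\beta))<1$. Hence
$$|\{x\in U:|f|<t\}|\le|\{\beta\in[b,b+\tfrac\pi n]:|f_1|<t\}|=\tfrac1{2n}|\{|f_1|<t\}|,$$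
the last equality because $|f_1|$ has period $\pi/n$. Each component contains a zero of $f$, so there are at most $Z(f)\le2n$ components. Sum over them.

**Step 4 (norms).** By Step 3,
$$\|f\|_q^q\ge\int_0^Mqt^{q-1}|\{|f|\ge t\}|\,dt\ge\int_0^Mqt^{q-1}|\{|f_1|\ge t\}|\,dt=\|f_1\|_q^q.$$
By (11) and $q<p$, the ratio is $\|f\|_q^{1-q/p}\ge\|f_1\|_q^{1-q/p}=\lambda_n$. $\square$

## A ratio-increasing iteration and Borsuk's theorem

**Centering constants.** In case B we must choose constants so that powers have mean zero. For $s>0$ and $\varphi\in C$ the function $a\mapsto\int(\varphi+a)^{(s)}$ is continuous and strictly increasing, $\le0$ at $a=-\|\varphi\|_\infty$ and $\ge0$ at $a=\|\varphi\|_\infty$. Let $a_s(\varphi)$ be its unique zero. Then $|a_s(\varphi)|\le\|\varphi\|_\infty$ and $a_s(-\varphi)=-a_s(\varphi)$. It depends continuously on $\varphi\in C$: if $\varphi_i\to\varphi$ uniformly, every limit point of the bounded sequence $a_s(\varphi_i)$ is a zero for $\varphi$.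

**The map $\Phi$.** For $g\in L^p\cap H$ with $\|g\|_p=1$ put $f[g]=k*g$ in case K and $f[g]=k*g+a_{q-1}(k*g)$ in case B; let $F=f[g]^{(q-1)}\in H$; let $v=k^T*F$ in case K and $v=k^T*F+a_{p'-1}(k^T*F)$ in case B, so that $v^{(p'-1)}\in H$. By (P4) $f[g]\not\equiv0$, and by (P3) $\langle v,g\rangle=\langle F,f[g]\rangle=\|f[g]\|_q^q>0$, so $v\not\equiv0$. Put
$$\Phi(g)=v^{(p'-1)}/\|v^{(p'-1)}\|_p,\qquad r(g)=\|f[g]\|_q .$$
For $p=q=2$ in case K this formula would be the linear power method, $\Phi(g)=k^T*k*g$ normalized.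

**Lemma 13.** $\Phi$ is odd, maps the unit sphere of $L^p\cap H$ into itself, and is continuous from it into $C$; $r$ is continuous. Moreover $r(\Phi(g))\ge r(g)$ and $S_c(\Phi(g))\le S_c(g)$.

**Proof.** Continuity and oddness hold for each step of the construction, as $g\mapsto k*g$ is continuous from $L^p$ to $C$. Let $\hat g=\Phi(g)$. We have $\|F\|_{q'}=r(g)^{q-1}$, and $\langle v,\hat g\rangle=\|v\|_{p'}^{p'}/\|v\|_{p'}^{p'/p}=\|v\|_{p'}$. By Hölder and (P3),
$$r(\hat g)\|F\|_{q'}\ge\langle F,f[\hat g]\rangle=\langle v,\hat g\rangle=\|v\|_{p'}\ge\langle v,g\rangle=\|f[g]\|_q^q=r(g)\|F\|_{q'}.\tag{13}$$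
By (P1), $S_c(\Phi(g))=S_c(v)\le S_c(F)=S_c(f[g])\le S_c(g)$. $\square$

**A sphere of starting functions.** For $\xi\in\mathbb R^{2n+1}$ with $\sum|\xi_i|=2\pi$ let $t_i=\sum_{l\le i}|\xi_l|$ and $g_\xi=\operatorname{sgn}\xi_i$ on $(t_{i-1},t_i)$. There are at most $2n+1$ blocks and $S_c$ is even, so $S_c(g_\xi)\le2n$. The map $\xi\mapsto g_\xi\in L^p$ is odd and continuous (here $p<\infty$), $\|g_\xi\|_p=(2\pi)^{1/p}$ and $\int g_\xi=\sum\xi_i$. Let $\Sigma=\{\sum|\xi_i|=2\pi\}$ in case K and $\Sigma=\{\sum|\xi_i|=2\pi,\sum\xi_i=0\}$ in case B. By odd homeomorphisms these are $S^{2n}$ and $S^{2n-1}$. Put $\gamma_N(\xi)=\Phi^N((2\pi)^{-1/p}g_\xi)$ and $r_N(\xi)=r(\gamma_N(\xi))$; this is continuous in $\xi$ and nondecreasing in $N$.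

**Lemma 14.** For every $\eta\in(0,\lambda_n)$, $\min_\Sigma r_N\ge\lambda_n-\eta$ for all large $N$.

**Step 1 (a bad orbit).** Since $\min_\Sigma r_N$ is nondecreasing in $N$, if the claim fails then the sets $\{r_N\le\lambda_n-\eta\}$ are nonempty for all $N$. They are compact and decrease, so they have a common point $\xi$. Let $\gamma_N=\gamma_N(\xi)$ with associated $F_N,v_N$. Then $r(\gamma_N)\uparrow\rho\le\lambda_n-\eta$ and $\rho\ge r(\gamma_0)>0$.

**Step 2 (a limit).** Since $\|\gamma_N\|_p=1$ and $|a_{q-1}(\varphi)|\le\|\varphi\|_\infty$, the $F_N$ are bounded in $C$. So the $k^T*F_N$ are relatively compact in $C$ by Arzelà–Ascoli, and so are the $v_N$ by continuity of $a_{p'-1}$. Moreover $\|v_N\|_{p'}\ge\langle v_N,\gamma_N\rangle=r(\gamma_N)^q\ge r(\gamma_0)^q>0$. Hence the functions $\gamma_{N+1}=v_N^{(p'-1)}/\|v_N^{(p'-1)}\|_p$ are relatively compact in $C$. Let $\gamma_{N_i}\to g$ uniformly. Then $\|g\|_p=1$, $g\in H$, $r(g)=\rho$, and $r(\Phi(g))=\lim r(\gamma_{N_i+1})=\rho$.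

**Step 3 (the limit is a solution).** Equality holds throughout (13) for $g$. With $F,v$ belonging to $g$, $\langle v,g\rangle=\|v\|_{p'}\|g\|_p=\rho^q$, and equality in Hölder gives $v=\rho^qg^{(p-1)}$. Let $s^{p-q}=\rho^q$. Then $(sg,sf[g])$ is a solution: $(sf[g])^{(q-1)}=s^{q-1}F\in H$, and
$$(sg)^{(p-1)}=s^{p-1}\rho^{-q}v=s^{q-1}v\in\mathbf K^T(s^{q-1}F).$$
By (Z3) and Lemma 13, $S_c(g)\le\liminf S_c(\gamma_{N_i})\le S_c(g_\xi)\le2n$, so $Z(f[g])=S_c(g)\le2n$ by (10). Proposition 12 gives $\rho=\|f[g]\|_q/\|g\|_p\ge\lambda_n$, a contradiction. $\square$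

**Proposition 15.** $d_{2n}\ge\lambda_n$.

**Proof.** Let $X\subset L^q$, $\dim X\le2n$, $\eta\in(0,\lambda_n)$, and $N$ as in Lemma 14. Let $F_N(\xi)=f[\gamma_N(\xi)]^{(q-1)}$, odd and continuous from $\Sigma$ to $C$. We find $\xi$ with $F_N(\xi)\perp X$.

In case K let $\varphi_1,\dots,\varphi_{2n}$ span $X$. By Borsuk's theorem the odd continuous map $\xi\mapsto(\langle F_N(\xi),\varphi_i\rangle)_{i\le2n}$ from $\Sigma\cong S^{2n}$ to $\mathbb R^{2n}$ has a zero. In case B, if $1\notin X$, then the distances from $X$ to the constants, which lie in the class, are unbounded and there is nothing to prove. Otherwise let $1,\varphi_2,\dots,\varphi_{2n}$ span $X$. Apply Borsuk's theorem to $\xi\mapsto(\langle F_N(\xi),\varphi_i\rangle)_{2\le i\le2n}$ from $\Sigma\cong S^{2n-1}$ to $\mathbb R^{2n-1}$; moreover $F_N(\xi)\perp1$ always.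

For this $\xi$ the function $f=f[\gamma_N(\xi)]$ lies in the class, and
$$\operatorname{dist}_q(f,X)\ge\langle F_N(\xi),f\rangle/\|F_N(\xi)\|_{q'}=\|f\|_q=r_N(\xi)\ge\lambda_n-\eta .$$
As $X$ and $\eta$ were arbitrary, $d_{2n}\ge\lambda_n$. $\square$

**Proof of Theorem 1, part 1.** For $1<q<p<\infty$ and $k$ as in (2), Propositions 9 and 15 give $\lambda_n\le d_{2n}\le d_{2n-1}\le\lambda_n$. By Lemma 5 the equalities extend to $1\le q\le p\le\infty$ for these kernels. By Lemma 4 they hold for all NCVD kernels $k$ and all $G$ with Property B. $\square$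

## The extremal value for $p=\infty$ and for $q=1$

**Step 1 ($p=\infty$, smoothed kernels, $1<q<\infty$).** We let $p\to\infty$ and watch the extremal function become $\pm1$-valued. Let $k$ be as in (2). For $p>q$ let $(g_1,f_1)$ be as in Lemma 11 for the pair $(p,q)$, and put $s=\|g_1\|_p$, $g_p=g_1/s$, $f_p=k*g_p$, $v_p=k^T*f_p^{(q-1)}$, $\lambda_p=\lambda_n(k;p,q)$. Then $\|f_p\|_q=\lambda_p$. The equation $g_1^{(p-1)}=k^T*f_1^{(q-1)}$ reads $s^{p-1}g_p^{(p-1)}=s^{q-1}v_p$, and $s^p=\lambda_p^{pq/(p-q)}$ means $s^{p-q}=\lambda_p^q$. Hence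
$$\lambda_p^q\,g_p^{(p-1)}=v_p .$$
Also $S_c(v_p)=S_c(g_p)=2n$, and $\lambda_p\to\lambda_n(k;\infty,q)>0$ by Lemma 5; the limit is positive because $k*\sin n\cdot\ne0$. The $g_p$ are bounded in $L^1$, so along a sequence $p\to\infty$ we have $f_p\to f$ uniformly, $f$ antiperiodic with $\|f\|_q=\lambda_n(k;\infty,q)>0$. Then $v_p\to v=k^T*f^{(q-1)}$ uniformly. By (P4) $v\not\equiv0$. It is analytic and antiperiodic, so $S_c(v)\ge2n$, and $S_c(v)\le2n$ by (Z3). As in Step 4 of Lemma 11, the sign changes of $v$ form one orbit of translation by $\pi/n$, so $\operatorname{sgn}v=h_n(\cdot-\alpha)$ a.e. for some $\alpha$. Now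
$$g_p=\lambda_p^{-q/(p-1)}|v_p|^{1/(p-1)}\operatorname{sgn}v_p$$
is uniformly bounded for large $p$ and converges to $h_n(\cdot-\alpha)$ at every point where $v\ne0$, hence a.e. By dominated convergence $f=k*h_n(\cdot-\alpha)$, and $\lambda_n(k;\infty,q)=\|k*h_n\|_q$.

**Step 2 ($p=\infty$ in general).** Both sides are continuous in $q\in[1,\infty]$ (Lemma 5 for the left side), which gives $q=1,\infty$. Letting $\epsilon\to0$, Lemma 4 (with $q\le p=\infty$) takes care of the left side, and $k_\epsilon*h_n\to k*h_n$, $G_\epsilon*h_n\to G*h_n$ uniformly. So the formula holds for all $k$ and $G$.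

**Step 3 ($q=1$).** For smoothed kernels and $p\in[1,\infty]$, Lemma 7 and the case just proved, applied to $k^T$, give
$$\lambda_n(k;p,1)=\lambda_n(k^T;\infty,p')=\|k^T*h_n\|_{p'}=\|k*h_n\|_{p'},$$
since $k^T*h_n=R(k*Rh_n)=-R(k*h_n)$. Let $\epsilon\to0$. The left sides converge by Lemma 4, as $q=1\le p$; the right sides converge since $\|(k_\epsilon-k)*h_n\|_\infty\le\|k_\epsilon-k\|_1\to0$, and likewise for $G$. This proves part 2 of Theorem 1. $\square$

## One subspace for all exponents

Now let $k$ itself be NCVD, $k_\epsilon=w_\epsilon*k$, and let $X$ be the space in part 3 of Theorem 1. The $2n$ translates $k(\cdot-x_j)$ are linearly independent, so $\dim X=2n-1$. Since $d_{2n}=d_{2n-1}=\lambda_n(k;p,q)$, it suffices to show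
$$\operatorname{dist}_q(k*h,X)\le\lambda_n(k;p,q)\|h\|_p\qquad(h\in L^p,\ 1\le q\le p\le\infty).\tag{14}$$

**Step 1 ($1<q<p<\infty$).** Proposition 9 for $k_\epsilon$ gives $y_\epsilon=\sum_jb_j^\epsilon k_\epsilon(\cdot-x_j)$ with $\sum_j(-1)^jb_j^\epsilon=0$ and $\|k_\epsilon*h-y_\epsilon\|_q\le\lambda_n(k_\epsilon;p,q)\|h\|_p$. The $y_\epsilon$ are bounded in $L^q$. The coefficients $b_j^\epsilon$ are bounded: otherwise, dividing by $\max_j|b_j^\epsilon|$ along a sequence where it tends to $\infty$ and using $k_\epsilon(\cdot-x_j)\to k(\cdot-x_j)$ uniformly, we would get in the limit a nontrivial linear relation between the $k(\cdot-x_j)$. So along a sequence $\epsilon\to0$ the $b_j^\epsilon$ converge, and the limit of $y_\epsilon$ lies in $X$. Since $k_\epsilon*h\to k*h$ uniformly and $\lambda_n(k_\epsilon;p,q)\to\lambda_n(k;p,q)$, (14) follows.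

**Step 2 (all $1\le q\le p\le\infty$, bounded $h$).** Let $h\in L^\infty$ and take $1<q_i<p_i<\infty$ with $(p_i,q_i)\to(p,q)$. Let $y_i\in X$ be best approximants to $k*h$ in $L^{q_i}$. Then $\|y_i\|_{q_i}\le2\|k*h\|_{q_i}$, so the $y_i$ are bounded in $L^1$ and, $X\subset C$ being finite-dimensional, in $C$. Along a subsequence $y_i\to y\in X$ uniformly, and $\|k*h-y_i\|_{q_i}\to\|k*h-y\|_q$, because $\|y_i-y\|_{q_i}\to0$ and $\|u\|_{q_i}\to\|u\|_q$ for continuous $u$. Also $\|h\|_{p_i}\to\|h\|_p$. Finally $\lambda_n(k;p_i,q_i)\to\lambda_n(k;p,q)$, since $\lambda_n(k_\epsilon;\cdot,\cdot)$ is continuous by Lemma 5 and converges to $\lambda_n(k;\cdot,\cdot)$ uniformly in $(p,q)$ by Lemma 4. Passing to the limit in (14) for $(p_i,q_i)$ gives (14) for $(p,q)$ and $h\in L^\infty$.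

**Step 3 (all $h$).** For $p=\infty$ we are done. For $p<\infty$, $L^\infty$ is dense in $L^p$ and both sides of (14) are continuous in $h\in L^p$. So (14) holds for all $h\in L^p$, and $X$ is optimal for $d_{2n-1}$ and for $d_{2n}$, simultaneously for all $1\le q\le p\le\infty$. This proves part 3 of Theorem 1. $\square$
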